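
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Self-normalized trimmed sums\\ that cannot be normalized by constants}


\begin{abstract}
Consider sums of i.i.d.\ random variables from which the $s_n$ smallest and the $r_n$ largest terms are removed, where $r_n,s_n\to\infty$ and $r_n,s_n=o(n)$. If such a sum is asymptotically normal under centering and scaling by constants, it is also asymptotically normal when the scale is computed from the Winsorized sample. We show that the converse is false. The counterexample rests on one observation: the differential equation $f(z)=zf'(z)$ has solutions with a kink at the origin. Variants of it have a smooth density, or are symmetric. For distributions bounded on one side we determine exactly when and how the converse fails: a kink of this kind is the only obstruction.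
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Let $X,X_1,X_2,\dots$ be i.i.d.\ random variables with a nondegenerate distribution $F$, and let $X_{n,1}\le\dots\le X_{n,n}$ be the order statistics of $X_1,\dots,X_n$. Throughout, $r_n$ and $s_n$ are integers with
\begin{equation}\label{eq:standing}
r_n\to\infty,\qquad s_n\to\infty,\qquad r_n/n\to0,\qquad s_n/n\to0 ,
\end{equation}
and only those $n$ are considered for which $r_n,s_n\ge1$ and $n-r_n-s_n\ge2$; this holds for all large $n$. We write $r,s$ for $r_n,s_n$. The trimmed sum and the mean of the retained values are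
\[
S_n=\sum_{i=s+1}^{n-r}X_{n,i},\qquad M_n=\frac{S_n}{n-r-s},
\]
and the scale is the nonnegative square root $W_n$ of
\begin{equation}\label{eq:W}
W_n^2=s\,(X_{n,s}-M_n)^2+\sum_{i=s+1}^{n-r}(X_{n,i}-M_n)^2+r\,(X_{n,n-r+1}-M_n)^2 .
\end{equation}
The last formula becomes natural if one Winsorizes the sample: replace each of the $s$ smallest values by $X_{n,s}$ and each of the $r$ largest by $X_{n,n-r+1}$. Then $W_n$ is the Euclidean distance in $\mathbb R^n$ between the Winsorized sample and the constant vector $(M_n,\dots,M_n)$. It is computed from the data alone. On $\{W_n=0\}$ ratios with denominator $W_n$ are read as $0$.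

There are two ways to ask for asymptotic normality. \emph{Normalization by constants} holds if there are constants $a_n>0$ and $b_n$ with
\begin{equation}\label{eq:const}
\frac{S_n-b_n}{a_n}\to N(0,1)\quad\text{in distribution}.
\end{equation}
\emph{Self-normalization} holds if there are constants $\delta_n$ with
\begin{equation}\label{eq:self}
\frac{S_n-\delta_n}{W_n}\to N(0,1)\quad\text{in distribution}.
\end{equation}
Either property may also be considered along a subsequence of the integers $n$. Under \eqref{eq:standing}, normalization by constants implies self-normalization; this follows from (7.1) of Griffin and Pruitt \cite{GP}. Whether, conversely, \eqref{eq:self} implies \eqref{eq:const} is posed as an open question in \cite{Book}.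

\paragraph{What one would guess, and why it fails.}
If $W_n/a_n\to1$ in probability for some constants $a_n$, then \eqref{eq:self} gives \eqref{eq:const} at once. So the converse can fail only if $W_n$ stays random on its own scale. Suppose, to fix ideas, that only the upper end matters. The middle sum in \eqref{eq:W} should then obey a law of large numbers, and since $r\to\infty$ one may hope that the Winsorized terms are no worse. They need more care. Let $q$ be the upper quantile function of $F$, so that $X_{n,n-r+1}=q(V)$, where $V$ is the $r$-th smallest of $n$ independent uniform variables. Then $V\approx(r-\sqrt r\,Z)/n$ with $Z$ approximately standard normal. Put $g(z)=\sqrt r\,q\bigl((r-\sqrt r\,z)/n\bigr)$. The last term of \eqref{eq:W} is about $g(Z)^2$, and it is truly random if $q$ changes by a factor over a distance $\sqrt r/n$. But then the sum is also affected. When $Z$ increases by $dz$, the trimming boundary $V$ moves down by $\sqrt r\,dz/n$. About $\sqrt r\,dz$ further sample points, of size $q(V)$, are retained,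 and $S_n$ changes by $g(Z)\,dz$. If these effects dominate, then
\begin{equation}\label{eq:heur}
S_n-\delta_n\approx f(Z),\qquad f'=g,\qquad W_n\approx f'(Z),\qquad \frac{S_n-\delta_n}{W_n}\approx\frac{f(Z)}{f'(Z)} .
\end{equation}
Self-normalization thus holds if $f(z)/f'(z)=z$. This equation forces $f$ to be linear on each half-line, but \emph{the two slopes need not agree}. If they differ, $f(Z)$ is not normal, while $f(Z)/f'(Z)=Z$ is. The converse is therefore false, as soon as a distribution realizes this picture.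

\begin{theorem}\label{thm:counter}
Let $X$ take the values $2^j$, $j=1,2,\dots$, with $\mathbb P(X=2^j)=\frac1{j(j+1)}$, so that $\mathbb P(X\ge2^j)=1/j$. Put
\[
k=k_n=\lfloor n^{1/4}\rfloor,\qquad r_n=s_n=\lfloor n/k\rfloor,\qquad \sigma_n=2^k\sqrt{r_n},\qquad f(z)=z^+-\tfrac12z^- .
\]
There are constants $\delta_n$ such that, with $Z\sim N(0,1)$,
\[
\frac{S_n-\delta_n}{\sigma_n}\to f(Z)\quad\text{and}\quad\frac{S_n-\delta_n}{W_n}\to N(0,1)\qquad\text{in distribution}.
\]
There are no constants $a_n>0$ and $b_n$, even along a subsequence, with $(S_n-b_n)/a_n\to N(0,1)$ in distribution.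
\end{theorem}

Section~\ref{sec:counter} proves this, and shows that $F$ may also have a $C^\infty$ density, or be symmetric. Sections \ref{sec:onesided}--\ref{sec:cor} treat distributions bounded on one side. There the heuristic \eqref{eq:heur}, corrected by an independent Gaussian contribution of the bulk of the sample, becomes a theorem (Proposition~\ref{prop:coupling}), and the problem turns into one about convex functions of a Gaussian variable. When the variance is infinite, the outcome is a dichotomy along subsequences, Theorem~\ref{thm:class}: either $f$ is asymptotically linear and constants suffice, or $f$ has a kink, the bulk is negligible, and they do not. Corollary~\ref{cor:crit} describes the distributions for which the converse fails for some choice of trimming. The case in which both tails matter is not classified. The same question is of interest for untrimmed sums, with $W_n^2=\sum_{i\le n}(X_i-n^{-1}\sum_{j\le n}X_j)^2$, where the two normalizations are known to be equivalent for symmetric $F$ (see \cite{Book});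 that problem is not treated either.

\paragraph{Conventions.} $\Phi$ is the standard normal distribution function, $x^\pm=\max(\pm x,0)$, and ``whp'' means with probability tending to $1$. For random $\zeta_n\ge0$ we write $o_P(\zeta_n)$ for $\zeta_n$ times a quantity that tends to $0$ in probability, and similarly $O_P(\zeta_n)$. We use the \emph{convergence of types theorem}: if $Y_n\to U$ and $(Y_n-\beta_n)/\alpha_n\to U'$ in distribution, with $\alpha_n>0$ and $U,U'$ nondegenerate, then $U'$ has the law of $(U-\beta)/\alpha$ for some $\alpha>0$ and $\beta$. We also use the \emph{Efron--Stein inequality}: for a square integrable function $\varphi$ of independent variables $X_1,\dots,X_n$, and square integrable functions $\varphi_i$ of the variables $X_j$, $j\ne i$, $\operatorname{Var}\varphi\le\sum_i\mathbb E(\varphi-\varphi_i)^2$.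

\section{The counterexample}\label{sec:counter}

\subsection{The mechanism, by hand}

Let $\nu_j=\#\{i\le n:X_i\ge2^j\}$, a binomial variable with mean $n/j$. In Theorem~\ref{thm:counter} the number $r$ of trimmed values is the expected number of values $\ge2^k$, rounded down. So the trimming boundary sits at the edge between two atoms. Write $\nu_k=r+\sqrt r\,z$; here $z$ is approximately standard normal.

If $z>0$, the sample contains $\sqrt r\,z$ more values $\ge2^k$ than are trimmed. So $\sqrt r\,z$ copies of $2^k$ are retained, and the $r$ Winsorized values equal $2^k$. If $z<0$, the trimming has to use $\sqrt r\,|z|$ values below $2^k$. So $\sqrt r\,|z|$ copies of $2^{k-1}$ are lost, and the Winsorized values equal $2^{k-1}$. If nothing else matters, then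
\[
\frac{S_n-\delta_n}{W_n}\approx\frac{2^k\sqrt r\,z}{\sqrt{r\,4^k}}=z\quad(z>0),\qquad
\frac{S_n-\delta_n}{W_n}\approx\frac{2^{k-1}\sqrt r\,z}{\sqrt{r\,4^{k-1}}}=z\quad(z<0).
\]
The ratio is $z$ on both sides, but the numerator has slope $2^k\sqrt r$ on one side and $2^{k-1}\sqrt r$ on the other.

Two things have to be arranged. First, only the two atoms $2^k$ and $2^{k-1}$ may be met by the boundary. The sample has about $n/k^2\approx n^{1/2}$ points at each of them, while $\nu_k$ fluctuates by $\sqrt r\approx n^{3/8}$ only. Second, the retained values below $2^k$ must be negligible. As the atoms grow geometrically, the sum of their squares is of order $4^kn/k^2$, and $r\,4^k\approx4^kn/k$ outweighs this by a factor $k$. This is why the tail $1/j$ of $\log_2X$ was chosen to decay slowly.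

\subsection{Proof of Theorem \ref{thm:counter}}

\begin{proof}
Let $c(z)=1$ for $z\ge0$ and $c(z)=\frac12$ for $z<0$, so that $f(z)/c(z)=z$. The letter $C$ denotes absolute constants, and $n$ is so large that $k\ge2$.

\emph{The good event.} Let
\[
\mathcal E_n=\{\nu_{k+1}<r\le\nu_{k-1}\}\cap\{\#\{i\le n:X_i=2\}\ge s\}.
\]
We claim $\mathbb P(\mathcal E_n)\to1$. Since $r\ge n/k-1$, we have $r-\frac n{k+1}\ge\frac n{k(k+1)}-1$, and Chebyshev's inequality gives
\[
\mathbb P(\nu_{k+1}\ge r)\le\frac{n/k}{\bigl(n/(k(k+1))-1\bigr)^2}=O(k^3/n)\to0 .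
\]
Since $r\le n/k$, we have $\frac n{k-1}-r\ge\frac n{k(k-1)}$, and in the same way $\mathbb P(\nu_{k-1}<r)\le k^2(k-1)/n\to0$. Finally $\#\{X_i=2\}$ is binomial with parameters $n$ and $\frac12$, and $s=o(n)$.

Put $Z_n=(\nu_k-r)/\sqrt r$. As $\operatorname{Var}\nu_k=\frac nk(1-\frac1k)\sim r\to\infty$ and $0\le\frac nk-r<1$, the central limit theorem for binomial variables gives $Z_n\to N(0,1)$.

On $\mathcal E_n$ the $r$-th largest value $X_{n,n-r+1}$ is at least $2^{k-1}$ and less than $2^{k+1}$. It equals $2^k$ if $\nu_k\ge r$ and $2^{k-1}$ if $\nu_k<r$; that is, $X_{n,n-r+1}=2^kc(Z_n)$. Let $B_n=\sum_{i\le n}X_i1\{X_i<2^k\}$. We claim that on $\mathcal E_n$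
\begin{equation}\label{eq:exact}
\sum_{i\le n-r}X_{n,i}=B_n+2^k(\nu_k-r)^+-2^{k-1}(\nu_k-r)^- .
\end{equation}
If $\nu_k\ge r$, the $n-r$ smallest values are the $n-\nu_k$ values below $2^k$ and $\nu_k-r$ further values; the latter are $\ge2^k$ and $\le X_{n,n-r+1}=2^k$. If $\nu_k<r$, they are the values below $2^k$ without the $r-\nu_k$ largest of these. Each one removed is $<2^k$ and $\ge X_{n,n-r+1}=2^{k-1}$, hence equals $2^{k-1}$. This proves \eqref{eq:exact}. On $\mathcal E_n$ also $X_{n,i}=2$ for all $i\le s$.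

\emph{The sum.} In $\sum_{j<k}4^j/j^2$ the terms with $j<k/2$ add up to at most $\frac43\,2^k$. In the others $1/j^2\le4/k^2$, and these add up to at most $\frac43\,4^k/k^2$. Together with the same splitting for $2^j$ in place of $4^j$ this gives
\begin{equation}\label{eq:moments}
\mathbb E[X^2;X<2^k]\le\sum_{j<k}\frac{4^j}{j^2}\le C\,\frac{4^k}{k^2},\qquad
\mathbb E[X;X<2^k]\le\sum_{j<k}\frac{2^j}{j^2}\le C\,\frac{2^k}{k^2}.
\end{equation}
Hence $\operatorname{Var}(B_n)/\sigma_n^2\le Cn/(k^2r)\to0$. With $\delta_n=\mathbb EB_n-2s$, equation \eqref{eq:exact} yields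
\begin{equation}\label{eq:num}
\frac{S_n-\delta_n}{\sigma_n}=f(Z_n)+o_P(1).
\end{equation}

\emph{The denominator.} On $\mathcal E_n$ we have $0\le S_n\le B_n+2^k(\nu_k-r)^+$. By \eqref{eq:moments}, $B_n=O_P(n2^k/k^2)$, and so
\[
M_n=O_P\bigl(2^kk^{-2}+2^k\sqrt r/n\bigr)=o_P(2^k).
\]
As $M_n$ is the mean of the retained values, on $\mathcal E_n$
\[
0\le\sum_{i=s+1}^{n-r}(X_{n,i}-M_n)^2\le\sum_{i=s+1}^{n-r}X_{n,i}^2\le\sum_{i\le n}X_i^21\{X_i<2^k\}+4^k(\nu_k-r)^+ .
\]
By \eqref{eq:moments}, the right side divided by $\sigma_n^2=4^kr$ is $O_P\bigl(n/(k^2r)\bigr)+O_P(r^{-1/2})=o_P(1)$. Since $s=r$, on $\mathcal E_n$ also $s(X_{n,s}-M_n)^2=s(2-M_n)^2=o_P(\sigma_n^2)$. What remains is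
\[
\frac{r(X_{n,n-r+1}-M_n)^2}{\sigma_n^2}=\Bigl(\frac{X_{n,n-r+1}}{2^k}-\frac{M_n}{2^k}\Bigr)^2=\bigl(c(Z_n)+o_P(1)\bigr)^2 .
\]
Hence $W_n/\sigma_n=c(Z_n)+o_P(1)$. As $c\ge\frac12$ and $f(Z_n)$ is tight, \eqref{eq:num} gives
\[
\frac{S_n-\delta_n}{W_n}=\frac{f(Z_n)}{c(Z_n)}+o_P(1)=Z_n+o_P(1)\to N(0,1).
\]

\emph{No constants.} By \eqref{eq:num} and the continuity of $f$, $(S_n-\delta_n)/\sigma_n\to f(Z)$. If $(S_n-b_n)/a_n\to N(0,1)$ along a subsequence, the convergence of types theorem makes $f(Z)$ normal. Its median is $0$, so its law would be symmetric about $0$. But for $t>0$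
\[
\mathbb P(f(Z)>t)=\Phi(-t)\ne\Phi(-2t)=\mathbb P(f(Z)<-t).\qedhere
\]
\end{proof}

\subsection{Smooth and symmetric examples}

Atoms are a convenience, and so is the absence of a lower tail.

\begin{proposition}\label{prop:variants}
\begin{enumerate}
\item[\textup{(a)}] Let $X_i,r_n,s_n$ be as in Theorem~\ref{thm:counter}, and let $U_i\in[0,1]$ be i.i.d.\ with a $C^\infty$ density on $\mathbb R$, independent of the $X_i$. The conclusions of Theorem~\ref{thm:counter} hold for the variables $X_i+U_i$, whose density is $C^\infty$.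
\item[\textup{(b)}] Let $Y=\varepsilon X$, where $X$ is as in Theorem~\ref{thm:counter} and $\varepsilon$ is an independent fair sign. With $k=\lfloor n^{1/4}\rfloor$, $r_n=\lfloor n/(2k)\rfloor$, $s_n=\lfloor n/k\rfloor$ and $\sigma_n=2^k\sqrt{r_n}$, the conclusions of Theorem~\ref{thm:counter} hold for i.i.d.\ copies of the symmetric variable $Y$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Passing from $X_i$ to $X_i+U_i$ moves every order statistic, and hence $M_n$, by at most $1$. So $S_n$ moves by at most $n=o(\sigma_n)$. The vector (Winsorized sample minus $M_n$) has $n$ entries, each of which moves by at most $2$. So its norm $W_n$ moves by at most $2\sqrt n=o(\sigma_n)$. Thus \eqref{eq:num} and $W_n/\sigma_n=c(Z_n)+o_P(1)$ persist, and with them the rest of the proof.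

(b) Now $\mathbb P(Y\ge2^j)=\frac1{2j}$. Let $\nu_j=\#\{i\le n:Y_i\ge2^j\}$, with mean $\frac n{2j}$. Since $r-\frac n{2(k+1)}\ge\frac n{2k(k+1)}-1$ and $\frac n{2(k-1)}-r\ge\frac n{2k(k-1)}$, Chebyshev's inequality gives $\nu_{k+1}<r\le\nu_{k-1}$ whp as before, and $Z_n=(\nu_k-r)/\sqrt r\to N(0,1)$.

For the lower end put $m=\lfloor k/2\rfloor+1$. Then $2m\ge k+1$, so $\mathbb P(Y\le-2^m)=\frac1{2m}\le\frac1{k+1}$. As $s-\frac n{k+1}\ge\frac n{k(k+1)}-1$, Chebyshev's inequality gives $\#\{Y_i\le-2^m\}<s$ whp. Also $\#\{Y_i<0\}>s$ whp. So whp $Y_{n,s}\in(-2^m,0)$; the trimmed lower values are all negative, and every retained negative value lies in $(-2^m,0)$. As $2^m\le2\cdot2^{k/2}$, the retained negative values have total modulus at most $n2^m\le2n2^{k/2}=o(\sigma_n)$, and their squares sum to at most $n4^m\le4n2^k=o(\sigma_n^2)$.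

Let $B_n=\sum_iY_i1\{0<Y_i<2^k\}$. Whp the $r$-th largest value is $2^kc(Z_n)>0$, and the argument for \eqref{eq:exact} shows that the positive retained values sum to $B_n+2^k(\nu_k-r)^+-2^{k-1}(\nu_k-r)^-$. The truncated moments of $Y^+$ are half of those in \eqref{eq:moments}, and $n/(k^2r)\to0$ still holds. So \eqref{eq:num} holds with $\delta_n=\mathbb EB_n$. Next, $|S_n|\le n2^m+B_n+2^k(\nu_k-r)^+$ whp, hence $M_n=o_P(2^k)$. The middle sum in \eqref{eq:W} is at most the sum of the retained squares, which is $o_P(\sigma_n^2)$. As $s\le3r$ for large $n$, whp $s(Y_{n,s}-M_n)^2\le s(2^m+|M_n|)^2=o_P(\sigma_n^2)$. So again $W_n/\sigma_n=c(Z_n)+o_P(1)$, and the proof ends as before.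
\end{proof}

Note that $r_n\ne s_n$ in (b): the lower boundary is placed well inside $(-2^m,0)$, where it has no effect. With $s_n=r_n$ the lower end would, by symmetry, contribute on the same scale as the upper end, and the argument would not apply.

\section{Distributions bounded on one side}\label{sec:onesided}

We now ask whether there are other ways for the converse to fail. If $F$ is bounded above, replace $X$ by $-X$ and exchange $r_n$ and $s_n$: this changes $S_n$ into $-S_n$ and leaves $W_n$ unchanged. So let $F$ be bounded below. Adding a constant $a$ to $X$ adds $(n-r-s)a$ to $S_n$ and does not change $W_n$. So we may assume $X\ge0$.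

\subsection{Finite variance}

\begin{proposition}\label{prop:finite}
If $\mathbb EX^2<\infty$ (and $F$ is nondegenerate, otherwise arbitrary), normalization by constants always holds. The converse then holds trivially.
\end{proposition}

\begin{proof}
The idea is that the trimmed parts have variance $o(n)$. Let $R=\sum_{i>n-r}X_{n,i}$, and let $R_i$ be the sum of the $r$ largest among the $X_j$ with $j\ne i$. If $X_i=X_{n,l}$ with $l>n-r$ (ties broken in any way), then $X_i$ is replaced by $X_{n,n-r}$ in passing to $R_i$, so $R-R_i=X_{n,l}-X_{n,n-r}$; otherwise $R=R_i$. By Efron--Stein,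
\[
\operatorname{Var}R\le\mathbb E\sum_{l>n-r}(X_{n,l}-X_{n,n-r})^2\le2\,\mathbb E\sum_{l>n-r}X_{n,l}^2+2r\,\mathbb EX_{n,n-r}^2 .
\]
For every $t>0$ the first sum is at most $\sum_iX_i^21\{X_i^2>t\}+rt$, with mean at most $n\,\mathbb E[X^2;X^2>t]+rt$. Dividing by $n$, letting $n\to\infty$ and then $t\to\infty$ shows that this mean is $o(n)$. If $X_{n,n-r}\ge0$, then $rX_{n,n-r}^2\le\sum_{l>n-r}X_{n,l}^2$. If $X_{n,n-r}<0$, the $n-r$ smallest values have modulus at least $|X_{n,n-r}|$, and $rX_{n,n-r}^2\le\frac r{n-r}\sum_iX_i^2$, with mean $o(n)$. So $\operatorname{Var}R=o(n)$. By reflection the sum $L$ of the $s$ smallest values has $\operatorname{Var}L=o(n)$. Hence $S_n=\sum_{i\le n}X_i-\mathbb ER-\mathbb EL+o_P(\sqrt n)$, and the classical central limit theorem applies, with $\operatorname{Var}X>0$.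
\end{proof}

\subsection{The quantile window and the dichotomy}

From now on $X\ge0$ and $\mathbb EX^2=\infty$. Let
\[
q(v)=\inf\{x:\mathbb P(X>x)\le v\},\qquad0<v<1 .
\]
This function is nonnegative, nonincreasing and right-continuous, $q(0+)=\infty$, and $X$ has the law of $q(V)$ with $V$ uniform on $(0,1)$. The uniform order statistic behind $X_{n,n-r+1}$ lives in a window of width of order $\sqrt r/n$ about $r/n$, which we parametrize as in the introduction. For $|z|<\sqrt r$, and $n$ so large that $2r<n$, let
\begin{align*}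
v_n(z)&=\frac{r-\sqrt r\,z}n, & g_n(z)&=\sqrt r\,q(v_n(z)),\\
f_n(z)&=\int_0^zg_n(u)\,du, & \tau_n(z)^2&=n\int_{v_n(z)}^1q(v)^2\,dv .
\end{align*}
The function $g_n$ is nonnegative and nondecreasing, so $f_n$ is nondecreasing and convex. The substitution $v=v_n(u)$ gives, for $a<b$,
\begin{equation}\label{eq:subst}
n\int_{v_n(b)}^{v_n(a)}q\,dv=f_n(b)-f_n(a),\qquad
0\le\tau_n(b)^2-\tau_n(a)^2=\frac1{\sqrt r}\int_a^bg_n^2\,du\le\frac{b-a}{\sqrt r}\,g_n(b)^2 .
\end{equation}
Thus $f_n$ records how the sum changes when the trimming boundary moves, $g_n=f_n'$ (a.e.) is the size of the upper Winsorized part, and $\tau_n(z)$ measures the fluctuation of the bulk of the sample. For a sequence of integers $n\to\infty$ consider the conditions: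
\begin{itemize}
\item[\textbf{(I)}] $\displaystyle\frac{g_n(z)-g_n(-z)}{\tau_n(0)+g_n(0)}\to0$ for all $z>0$.
\item[\textbf{(II)}] $\tau_n(z)/g_n(z)\to0$ for all $z\in\mathbb R$; $g_n(x)/g_n(y)\to1$ whenever $xy>0$; and $g_n(1)/g_n(-1)\to\rho$ for some $\rho\in(1,\infty]$.
\end{itemize}
Condition (I) says that on the scale of $W_n$ the function $f_n$ is linear over the window. Condition (II) says that the bulk is negligible and that $f_n$ is linear on either side of $0$ with slopes in the ratio $\rho:1$.

\begin{theorem}\label{thm:class}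
Let $X\ge0$, $\mathbb EX^2=\infty$, and let \eqref{eq:standing} hold.
\begin{enumerate}
\item[\textup{(1)}] Constants $\delta_n$ with $(S_n-\delta_n)/W_n\to N(0,1)$ exist if and only if every subsequence has a further subsequence along which \textup{(I)} or \textup{(II)} holds.
\item[\textup{(2)}] Along a sequence satisfying \textup{(I)}, normalization by constants holds. Along a sequence satisfying \textup{(II)}, there are constants $b_n$ with
\[
\frac{S_n-b_n}{g_n(1)}\to Z^+-\frac{Z^-}\rho\quad\text{in distribution}\qquad(Z\sim N(0,1),\ 1/\infty=0),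
\]
and normalization by constants fails along every subsequence.
\end{enumerate}
Consequently, when self-normalization holds, normalization by constants fails if and only if some subsequence satisfies \textup{(II)}.
\end{theorem}

\begin{corollary}\label{cor:suff}
Let $F$ be bounded below, translated so that $X\ge0$. If either $\mathbb EX^2<\infty$ or
\[
\limsup_{x\to\infty}\frac{x^2\,\mathbb P(X>x)}{\mathbb E[X^2;X\le x]}<\infty ,
\]
then the converse holds for all trimming sequences satisfying \eqref{eq:standing}: self-normalization implies normalization by constants.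
\end{corollary}

\begin{corollary}\label{cor:crit}
Let $X\ge0$ and $\mathbb EX^2=\infty$. There are trimming sequences satisfying \eqref{eq:standing} for which self-normalization holds and normalization by constants fails if and only if there are $v_j\in(0,1)$ and $h_j>0$ with $v_j\to0$ and $h_j/v_j\to0$ such that for each fixed $K>1$
\begin{gather*}
\frac{q(v_j-Kh_j)}{q(v_j-h_j/K)}\to1,\qquad\frac{q(v_j+h_j/K)}{q(v_j+Kh_j)}\to1,\\
\frac{\int_{v_j+h_j}^1q^2\,dv}{v_j\,q(v_j+h_j)^2}\to0,\qquad\liminf_{j\to\infty}\frac{q(v_j-h_j)}{q(v_j+h_j)}>1 .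
\end{gather*}
\end{corollary}

\begin{remark}
The example of Theorem~\ref{thm:counter} satisfies (II) with $\rho=2$. There $q=2^j$ on $[\frac1{j+1},\frac1j)$, and $0\le\frac1k-\frac rn<\frac1n$. Since $\frac1k-\frac1{k+1}$ and $\frac1{k-1}-\frac1k$ are of order $n^{-1/2}$ while $\sqrt r/n$ is of order $n^{-5/8}$, for fixed $z$ and large $n$ we have $g_n(z)=2^k\sqrt r$ if $z>0$ and $g_n(z)=2^{k-1}\sqrt r$ if $z<0$. As $\int_{1/k}^1q^2=\mathbb E[X^2;X<2^k]$, \eqref{eq:moments} gives $\tau_n(z)^2\le Cn4^k/k^2+(|z|+1)\sqrt r\,4^k=o(4^kr)$. In Corollary~\ref{cor:suff} the quotient at $x=2^k$ is at least a constant times $k$.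
\end{remark}

\section{Reduction to a Gaussian functional}\label{sec:coupling}

In this section $X\ge0$ and $\mathbb EX^2=\infty$. We make \eqref{eq:heur} precise, adding the bulk. To separate bulk and boundary we cut the sample slightly outside the window. Let
\begin{equation}\label{eq:K}
K=K_n=\min\{r^{1/8},(n/r)^{1/4}\},\qquad v=v_n(-K),\qquad\tau_n=\tau_n(-K),\qquad\hat w_n(z)^2=\tau_n^2+g_n(z)^2 .
\end{equation}
From here on $\tau_n$ without an argument always means $\tau_n(-K_n)$. Then $K\to\infty$, $K/\sqrt r\to0$ and $K^2r/n\to0$; this is where $r\to\infty$ and $r/n\to0$ enter. By \eqref{eq:subst} with $a=-K$,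
\begin{equation}\label{eq:tau}
0\le\tau_n(z)^2-\tau_n^2\le\frac{K+|z|}{\sqrt r}\,g_n(z)^2=o(g_n(z)^2)\qquad\text{for fixed }z ,
\end{equation}
so the choice of the cut does not matter.

\begin{proposition}\label{prop:coupling}
There are constants $b_n$ and, for each $n$, a coupling of $(X_1,\dots,X_n)$ with independent standard normal variables $N$ and $Z$ such that
\[
S_n-b_n=\tau_nN+f_n(Z)+o_P(\hat w_n(Z)),\qquad W_n=\hat w_n(Z)(1+o_P(1)).
\]
\end{proposition}

Here $f_n(Z)$ and $g_n(Z)$ are needed only on $\{|Z|<K\}$, an event of probability tending to $1$; elsewhere they may be defined arbitrarily. The variable $Z$ comes from the position of the trimming boundary and $N$ from the values beyond the cut. They can be taken independent because, given the number of points on one side of the cut, the points on the two sides are independent.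

\begin{proof}
Let $X_i=q(V_i)$ with $V_1,V_2,\dots$ i.i.d.\ uniform on $(0,1)$, and let $V_{(1)}<V_{(2)}<\cdots$ be the ordered values of $V_1,\dots,V_n$. As $q$ is nonincreasing, $X_{n,n-j+1}=q(V_{(j)})$. Put
\[
Z_n=\frac{r-nV_{(r)}}{\sqrt r},\qquad\text{so that}\qquad V_{(r)}=v_n(Z_n),\qquad\sqrt r\,q(V_{(r)})=g_n(Z_n).
\]

\emph{Step 1: $Z_n\to N(0,1)$ in total variation.} The density of $V_{(r)}$ at $t$ is $r\binom nrt^{r-1}(1-t)^{n-r}$. So the density of $Z_n$ at $0$ is $\sqrt r\binom nr(\frac rn)^r(1-\frac rn)^{n-r}$, which tends to $(2\pi)^{-1/2}$ by Stirling's formula. The logarithm of the ratio of the densities at $z$ and $0$ is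
\[
(r-1)\log\Bigl(1-\frac z{\sqrt r}\Bigr)+(n-r)\log\Bigl(1+\frac{\sqrt r\,z}{n-r}\Bigr)
=\Bigl(-\sqrt r\,z-\frac{z^2}2\Bigr)+\sqrt r\,z+o(1)\to-\frac{z^2}2 ,
\]
because $r\to\infty$ and $r/n\to0$. So the densities converge pointwise to the normal density, and by Scheff\'e's lemma they converge in $L^1$.

\emph{Step 2: preliminaries.} Since $v\to0$ and $\int_0^1q^2=\mathbb EX^2=\infty$, we have $\tau_n^2/n=\int_v^1q^2\to\infty$. This is the use of infinite variance: errors $O_P(\sqrt n)$ become negligible. Let $\mu=\int_v^1q$. By Cauchy--Schwarz, for every $T$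
\[
\mu\le T+\int_v^1q\,1\{q>T\}\le T+\mathbb P(X>T)^{1/2}\,\frac{\tau_n}{\sqrt n},
\]
so $\limsup\sqrt n\,\mu/\tau_n\le\mathbb P(X>T)^{1/2}$. Letting $T\to\infty$,
\begin{equation}\label{eq:mu}
\sqrt n\,\mu=o(\tau_n).
\end{equation}
Put $w_n^2=\tau_n^2+r\,q(v)^2$. On $\mathcal E=\{|Z_n|<K\}$, which holds whp, $V_{(r)}<v$, hence $q(V_{(r)})\ge q(v)$ and $\hat w_n(Z_n)\ge w_n\ge\tau_n$. Let $J=\#\{i:V_i\le v\}$. Its mean is $nv=r+K\sqrt r$, its variance at most $nv$, so
\begin{equation}\label{eq:J}
J-nv=O_P(\sqrt r),\qquad J-r=O_P(K\sqrt r).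
\end{equation}
Let $\mathcal G$ be the $\sigma$-field generated by $J$ and the ordered values of the points $V_i\le v$. On $\{J\ge r\}=\{V_{(r)}\le v\}$ let $Z_n'=Z_n$, and let $Z_n'=0$ elsewhere. Then $Z_n'$ is $\mathcal G$-measurable and $\mathbb P(Z_n'\ne Z_n)\le\mathbb P(Z_n<-K)\to0$.

\emph{Step 3: the bulk.} Let $A_n=\sum_{V_i>v}q(V_i)$. Given $\mathcal G$ with $J=j$, $A_n$ is a sum of $n-j$ i.i.d.\ variables $\xi$ distributed as $q$ of a uniform point of $(v,1)$. They satisfy $0\le\xi\le q(v)\le w_n/\sqrt r$, have mean $\bar\mu=\mu/(1-v)$ and second moment $\tau_n^2/(n(1-v))$. Let $|j-nv|\le K\sqrt r$, which by \eqref{eq:J} holds whp for $j=J$. For large $n$ the conditional mean $(n-j)\bar\mu$ of $A_n$ differs from $n\mu=n(1-v)\bar\mu$ by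
\[
|nv-j|\,\bar\mu\le2K\sqrt{r/n}\,\sqrt n\,\mu=o(\tau_n),
\]
by \eqref{eq:mu} and $K^2r/n\to0$. The conditional variance is
\[
(n-j)\Bigl(\frac{\tau_n^2}{n(1-v)}-\bar\mu^2\Bigr)=\tau_n^2(1+o(1))
\]
by \eqref{eq:mu} and $(n-j)/(n(1-v))\to1$. Both estimates are uniform in $j$. After division by $w_n$ the centered summands are bounded by $r^{-1/2}\to0$. Take any $j=j_n$ in the allowed range and a subsequence along which $\tau_n/w_n\to\lambda\in[0,1]$. Lindeberg's theorem if $\lambda>0$, Chebyshev's inequality if $\lambda=0$, shows that the conditional law of $(A_n-n\mu)/w_n$ converges to $N(0,\lambda^2)$. Hence its quantile function converges to $\lambda\Phi^{-1}$ pointwise on $(0,1)$.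

Let $F_j$ be the conditional distribution function of $A_n$ given $J=j$, and $\vartheta$ a uniform variable independent of the $V_i$. Then $U=F_J(A_n-)+\vartheta\,(F_J(A_n)-F_J(A_n-))$ is, conditionally on $\mathcal G$, uniform on $(0,1)$, and $A_n$ is a.s.\ the $U$-quantile of $F_J$. So $N_n=\Phi^{-1}(U)$ is standard normal and independent of $\mathcal G$. For $\varepsilon>0$ choose $j_n$ in the allowed range so that $\mathbb P(|A_n-n\mu-\tau_nN_n|>\varepsilon w_n\mid J=j)$ is largest for $j=j_n$. By the convergence of quantile functions this largest value tends to $0$ along every subsequence as above, hence along the whole sequence. Therefore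
\begin{equation}\label{eq:bulk}
A_n=n\mu+\tau_nN_n+o_P(w_n).
\end{equation}

\emph{Step 4: the window.} Let $e(t)=\#\{i:V_i\le t\}-nt$. On $\mathcal E$, by \eqref{eq:subst},
\[
\sum_{V_{(r)}<V_i\le v}q(V_i)=n\int_{V_{(r)}}^vq\,dt+\int_{(V_{(r)},v]}q\,de=f_n(Z_n)-f_n(-K)+\int_{(V_{(r)},v]}q\,de .
\]
To bound the last term, write $q(t)=\int_0^{q(V_{(r)})}1\{q(t)>y\}\,dy$ for $t\in(V_{(r)},v]$. For each $y$ the set $\{t\in(V_{(r)},v]:q(t)>y\}$ is empty or an interval with left endpoint $V_{(r)}$. Its $e$-measure is $e(b)-e(V_{(r)})$ or $e(b-)-e(V_{(r)})$, where $b$ is its right endpoint, and $V_{(r)}$ and $b$ lie in $I=[v_n(K),v]$. Hence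
\[
\Bigl|\int_{(V_{(r)},v]}q\,de\Bigr|\le2\,q(V_{(r)})\,\sup_{t\in I}|e(t)-e(v_n(K))| .
\]
The interval $I$ has length $\ell=2K\sqrt r/n\to0$. As $e$ has stationary increments, the supremum has the law of $\sup_{t\le\ell}|e(t)|$. As $e(t)/(1-t)$ is a martingale, Doob's inequality bounds the second moment of the latter by $4\operatorname{Var}e(\ell)/(1-\ell)^2=4n\ell/(1-\ell)\le8n\ell=16K\sqrt r$ for large $n$. So the error is $O_P(K^{1/2}r^{1/4})\,q(V_{(r)})=o_P(\sqrt r\,q(V_{(r)}))=o_P(\hat w_n(Z_n))$, because $K\le r^{1/8}$.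

\emph{Step 5: the lower end.} Let $\kappa=q(1/2)$. Then $\mathbb P(X\le\kappa)\ge\frac12$, so $X_{n,s}\le\kappa$ whp because $s=o(n)$. On this event $L_n=\sum_{i\le s}X_{n,i}$ equals $L_n'$, the sum of the $s$ smallest of the numbers $X_i\wedge\kappa\in[0,\kappa]$. As $L_n'$ is the minimum of all sums over $s$ of these numbers, replacing $X_i$ by $0$ changes it by at most $\kappa$. By Efron--Stein $\operatorname{Var}L_n'\le n\kappa^2$, and so $L_n=\mathbb EL_n'+O_P(\sqrt n)=\mathbb EL_n'+o_P(\tau_n)$.

\emph{Step 6: the sum.} On $\mathcal E$, $S_n=A_n+\sum_{V_{(r)}<V_i\le v}q(V_i)-L_n$. With $b_n=n\mu-f_n(-K)-\mathbb EL_n'$, Steps 3--5 give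
\[
S_n-b_n=\tau_nN_n+f_n(Z_n)+o_P(\hat w_n(Z_n)).
\]

\emph{Step 7: the scale.} Write $\hat w_n=\hat w_n(Z_n)$. On $\mathcal E$ we have $0\le(n-r-s)M_n=S_n\le A_n+(J-r)\,q(V_{(r)})$. By \eqref{eq:bulk}, \eqref{eq:J} and \eqref{eq:mu},
\begin{equation}\label{eq:M}
\sqrt n\,M_n\le O(\sqrt n\,\mu)+O_P(w_n/\sqrt n)+O_P(K/\sqrt n)\,\sqrt r\,q(V_{(r)})=o_P(\hat w_n).
\end{equation}
The retained squares are those beyond the cut, plus those in the window, minus those of the $s$ smallest values. The sum $\sum_{V_i>v}q(V_i)^2$ has mean $\tau_n^2$ and variance at most $n\int_v^1q^4\le q(v)^2\tau_n^2\le w_n^4/r$, so it is $\tau_n^2+o_P(w_n^2)$. The window contributes at most $(J-r)q(V_{(r)})^2=O_P(K/\sqrt r)\,r\,q(V_{(r)})^2=o_P(\hat w_n^2)$. The $s$ smallest contribute at most $s\kappa^2=o(n)=o(\tau_n^2)$ whp. By \eqref{eq:M}, therefore,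
\[
\sum_{i=s+1}^{n-r}(X_{n,i}-M_n)^2=\sum_{i=s+1}^{n-r}X_{n,i}^2-(n-r-s)M_n^2=\tau_n^2+o_P(\hat w_n^2).
\]
Next, $s(X_{n,s}-M_n)^2\le2s\kappa^2+2sM_n^2=o_P(\hat w_n^2)$ whp. Finally, since $\sqrt r\,M_n=o_P(\hat w_n)$ and $g_n(Z_n)\le\hat w_n$, we have $r(q(V_{(r)})-M_n)^2=g_n(Z_n)^2+o_P(\hat w_n^2)$. Together, $W_n^2=\hat w_n^2(1+o_P(1))$.

\emph{Step 8: the exact Gaussian.} By Steps 1 and 2 the total variation distance between the law of $Z_n'$ and $N(0,1)$ tends to $0$. A maximal coupling, using $Z_n'$ and randomness independent of everything else, gives $Z\sim N(0,1)$ with $\mathbb P(Z\ne Z_n')\to0$. As $N_n$ is independent of $\mathcal G$ and of this additional randomness, it is independent of $Z$. Put $N=N_n$; whp $Z=Z_n'=Z_n$, and Steps 6 and 7 give the assertion.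
\end{proof}

For constants $\delta_n$ let $d_n=\delta_n-b_n$. By the proposition $(S_n-\delta_n)/W_n=(\tilde T_n+o_P(1))/(1+o_P(1))$, where
\begin{equation}\label{eq:T}
\tilde T_n=\frac{\tau_nN+f_n(Z)-d_n}{\sqrt{\tau_n^2+g_n(Z)^2}} .
\end{equation}
So along any subsequence $(S_n-\delta_n)/W_n\to N(0,1)$ if and only if $\tilde T_n\to N(0,1)$ in distribution. The law of $\tilde T_n$ involves only the law of $(N,Z)$. In arguments about $\tilde T_n$ we may therefore use one fixed pair of independent standard normal variables for all $n$.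

\section{Rigidity of linear functions}\label{sec:rigid}

Divide numerator and denominator of \eqref{eq:T} by $\tau_n$ and suppose that $g_n/\tau_n$ converges to a finite function $G=H'$. The limit problem is: for which convex nondecreasing $H$ is
\[
\frac{N+H(Z)}{\sqrt{1+H'(Z)^2}}
\]
standard normal? Linear functions $H(z)=cz$ qualify, since $N+cZ\sim N(0,1+c^2)$. The next lemma says that there are no others; so a kink cannot survive in the presence of a bulk term of the same order. In the application $g_n/\tau_n$ may diverge to the right of some point $z^*$, and then only information about negative values is left. This is why the hypothesis is one-sided.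

\begin{lemma}\label{lem:rigid}
Let $z^*\in(-\infty,\infty]$, let $G:(-\infty,z^*)\to[0,\infty)$ be nondecreasing, let $H$ be convex on $(-\infty,z^*)$ with $H'=G$ a.e., and let $N,Z$ be independent $N(0,1)$. If
\begin{equation}\label{eq:rigid}
\mathbb P\bigl(N+H(Z)<-x\sqrt{1+G(Z)^2},\ Z<z^*\bigr)=\Phi(-x)\qquad\text{for all }x>0,
\end{equation}
then $z^*=\infty$ and $G$ is constant.
\end{lemma}

\begin{proof}
Let $c=\lim_{z\to-\infty}G(z)\ge0$. As $G\ge c$, the function $H(z)-cz$ is nondecreasing; let $\beta\in[-\infty,\infty)$ be its limit at $-\infty$.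

\emph{Plan.} If $\beta\ge0$, then $H(z)\ge cz$ everywhere, and letting $x\downarrow0$ settles the matter (Step 2). So the point is to exclude $\beta<0$, for which we use large $x$ (Step 1). For fixed $m\ge0$ and $\lambda=\sqrt{1+m^2}$ the half-plane $\{N+mZ<-x\lambda\}$ lies at distance $x$ from the origin and has probability exactly $\Phi(-x)$. Its boundary point closest to the origin has $Z$-coordinate $-x\theta(m)$, where
\[
\theta(m)=\frac m{\sqrt{1+m^2}}\in[0,1),
\]
and the Gaussian mass of the half-plane concentrates near this point. We choose $m$ such that $H$ has slope $m$ there. If $H$ lies below $mz-\varepsilon/2$, rather than $mz$, near this place, the half-plane moves toward the origin by $\varepsilon/(2\lambda)$, and the left side of \eqref{eq:rigid} becomes too large.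

\emph{Step 1: $\beta\ge0$.} Suppose $\beta<0$.

\emph{Case (i): $G=0$ on $(-\infty,\zeta]$ for some $\zeta<z^*$.} Then $c=0$ and $H=\beta$ on $(-\infty,\zeta]$, so the left side of \eqref{eq:rigid} is at least $\Phi(-x+|\beta|)\,\mathbb P(Z<\zeta)$. Since $\Phi(-x+a)/\Phi(-x)\to\infty$ as $x\to\infty$ for every $a>0$, this exceeds $\Phi(-x)$ for large $x$, a contradiction.

\emph{Case (ii): $G>0$ on $(-\infty,z^*)$.} Choose $z_0<\min(0,z^*)$ and $\varepsilon\in(0,1)$ with $H(z_0)-cz_0\le-2\varepsilon$. For $x>0$ let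
\[
z_1=z_1(x)=\sup\{z<z^*:z+x\,\theta(G(z))\le0\}.
\]
The function $z\mapsto z+x\theta(G(z))$ is increasing and tends to $-\infty$ as $z\to-\infty$, so $z_1>-\infty$. For fixed $\bar z<z_0$ we have $\theta(G(\bar z))>0$, so the function is positive at $\bar z$ for large $x$, and $z_1\le\bar z$. Hence $z_1\to-\infty$ as $x\to\infty$; from now on $x$ is so large that $z_1<z_0$. Monotonicity gives $z_1+x\theta(G(z_1-))\le0\le z_1+x\theta(G(z_1+))$, and since $\theta$ is continuous there is
\[
m\in[G(z_1-),G(z_1+)]\quad\text{with}\quad z_1=-x\,\theta(m);\qquad m\ge c,\quad m\to c\ \text{ as }x\to\infty .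
\]
Since $G\ge m$ on $(z_1,z_0)$, we have $H(z_0)\ge H(z_1)+m(z_0-z_1)$. So for large $x$
\[
H(z_1)-mz_1\le H(z_0)-mz_0=(H(z_0)-cz_0)+(m-c)|z_0|\le-\varepsilon .
\]
For $z\in[z_1-2,z_1)$ we have $c\le G\le m$ on $[z,z_1)$, hence for large $x$
\[
H(z)\le H(z_1)-c(z_1-z)\le H(z_1)+m(z-z_1)+2(m-c)\le mz-\frac\varepsilon2 .
\]
Let $\lambda=\sqrt{1+m^2}$. For $Z\in[z_1-2,z_1)$ we have $-x\sqrt{1+G(Z)^2}\ge-x\lambda$, and so the event in \eqref{eq:rigid} contains
\begin{equation}\label{eq:smaller}
\Bigl\{N+mZ<-x\lambda+\frac\varepsilon2,\ z_1-2\le Z<z_1\Bigr\}.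
\end{equation}
Rotate coordinates: $A=(N+mZ)/\lambda$ and $B=(Z-mN)/\lambda$ are independent $N(0,1)$ variables, and $Z=\theta(m)A+B/\lambda$. Since $z_1=-x\theta(m)$,
\[
Z-z_1=\theta(m)(A+x)+\frac B\lambda .
\]
For large $x$ we have $m\le c+1$, so $\lambda\le\lambda_0:=\sqrt{1+(c+1)^2}$. Let $a=\varepsilon/(2\lambda_0)\le\frac12$. If $-x<A<-x+a$ and $-2\lambda\le B\le-\lambda$, then $N+mZ=\lambda A<-x\lambda+\varepsilon/2$ and $-2\le Z-z_1\le-\frac12$, so \eqref{eq:smaller} occurs. Hence the left side of \eqref{eq:rigid} is at least $p\,[\Phi(-x+a)-\Phi(-x)]$ with $p=\min_{1\le\lambda\le\lambda_0}\mathbb P(-2\lambda\le B\le-\lambda)>0$. Divided by $\Phi(-x)$ this tends to infinity, which contradicts \eqref{eq:rigid}.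

\emph{Step 2: conclusion.} So $H(z)\ge cz$ on $(-\infty,z^*)$. Let $x\downarrow0$ in \eqref{eq:rigid}; the events increase, and
\[
\tfrac12=\mathbb P(N+H(Z)<0,\,Z<z^*)\le\mathbb P(N+cZ<0,\,Z<z^*)\le\mathbb P(N+cZ<0)=\tfrac12 .
\]
If $z^*<\infty$, the event $\{N+cZ<0,\,Z\ge z^*\}$ has positive probability, and the last inequality would be strict; so $z^*=\infty$. If $H(z)>cz$ for some $z$, then this holds on an open interval by continuity, and $\{-H(Z)\le N<-cZ\}$ has positive probability, so that the first inequality would be strict. Hence $H(z)=cz$ for all $z$, and $G$, being monotone and a.e.\ equal to $c$, is constant.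
\end{proof}

\section{Proof of Theorem \ref{thm:class}}\label{sec:proof}

\subsection{Condition (I) suffices, also for constants}

Let (I) hold along a sequence, and put $a_n^2=\tau_n^2+g_n(0)^2$. By \eqref{eq:tau} at $z=0$, $\tau_n(0)+g_n(0)=O(a_n)$. By monotonicity of $g_n$, for $|u|\le z$ we have $|g_n(u)-g_n(0)|\le g_n(z)-g_n(-z)=o(a_n)$. So, uniformly for $u$ in compact sets,
\[
g_n(u)=g_n(0)+o(a_n),\qquad f_n(u)=g_n(0)\,u+o(a_n),\qquad\hat w_n(u)=a_n(1+o(1)).
\]
Proposition~\ref{prop:coupling} gives $(S_n-b_n)/a_n=(\tau_nN+g_n(0)Z)/a_n+o_P(1)$, and the first term on the right is exactly $N(0,1)$. So normalization by constants holds along the sequence, and so does self-normalization with $\delta_n=b_n$, as $W_n=a_n(1+o_P(1))$.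

\subsection{Condition (II) suffices for self-normalization, but not for constants}

Let (II) hold along a sequence. We center at the kink. Choose $\varepsilon_n\downarrow0$ so slowly that $g_n(-\varepsilon_n)/g_n(-1)\to1$ and $g_n(\varepsilon_n)/g_n(1)\to1$, and let $d_n=f_n(-\varepsilon_n)$. For fixed $z<0$ the values of $g_n$ on $[z,-\varepsilon_n]$ lie between $g_n(z)$ and $g_n(-\varepsilon_n)\sim g_n(-1)\sim g_n(z)$. So
\[
f_n(z)-d_n=-\int_z^{-\varepsilon_n}g_n=g_n(z)(z+\varepsilon_n)(1+o(1)).
\]
For fixed $z>0$, monotonicity gives $g_n(\varepsilon_n)(z-\varepsilon_n)\le f_n(z)-d_n\le g_n(z)(z+\varepsilon_n)$, and $g_n(\varepsilon_n)\sim g_n(z)$. Thus $(f_n(z)-d_n)/g_n(z)\to z$ for all $z\ne0$. For fixed $z$ and large $n$, $\tau_n\le\tau_n(z)=o(g_n(z))$. Hence $\tilde T_n\to Z$ a.s., and self-normalization holds along the sequence.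

As to constants, $g_n(u)/g_n(1)$ tends to $1$ for $u>0$ and to $1/\rho$ for $u<0$, and on compact sets it is bounded. So bounded convergence gives $f_n(z)/g_n(1)\to z^+-z^-/\rho$. Also $\tau_n\le\tau_n(1)=o(g_n(1))$ and $\hat w_n(Z)=O_P(g_n(1))$. By Proposition~\ref{prop:coupling}
\[
\frac{S_n-b_n}{g_n(1)}\to Y_\rho:=Z^+-\frac{Z^-}\rho\quad\text{in distribution}.
\]
The variable $Y_\rho$ is nondegenerate and not normal. For $\rho=\infty$ it has an atom at $0$. For $\rho<\infty$ its median is $0$, while $\mathbb P(Y_\rho>t)=\Phi(-t)\ne\Phi(-\rho t)=\mathbb P(Y_\rho<-t)$ for $t>0$, so it is not symmetric about its median. By convergence of types, normalization by constants fails along every subsequence. This proves part (2).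

\subsection{From subsequences to the full sequence}

Let $\epsilon_n$ be the infimum over $\delta\in\mathbb R$ of the L\'evy distance (which metrizes convergence in distribution) between the law of $(S_n-\delta)/W_n$ and $N(0,1)$. If every subsequence has a further one along which suitable constants exist, then $\epsilon_n\to0$, and it suffices to choose $\delta_n$ within $\epsilon_n+1/n$ of optimal. So the ``if'' half of part (1) follows from the two preceding subsections. The same argument works for pairs $(a_n,b_n)$ in \eqref{eq:const}.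

This also gives the last assertion of the theorem from parts (1) and (2). If some subsequence satisfies (II), constants fail along it. If self-normalization holds and no subsequence satisfies (II), then by part (1) every subsequence has a further one satisfying (I), along which constants exist; so they exist for the full sequence.

\subsection{Necessity of (I) or (II)}

Let self-normalization hold along a given subsequence, so that $\tilde T_n\to N(0,1)$ in distribution along it for some constants $d_n$. Put $G_n=g_n/\tau_n$. By Helly's selection theorem, applied to $\arctan G_n$, there are a further subsequence and a nondecreasing function $G:\mathbb R\to[0,\infty]$ such that $G_n(z)\to G(z)$ for all $z$ outside a countable set. Let $z^*=\sup\{z:G(z)<\infty\}\in[-\infty,\infty]$, with $\sup\emptyset=-\infty$.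

\paragraph{Case $z^*>-\infty$: the bulk matters.} Fix $z_b<z^*$ and put $H_n(z)=\int_{z_b}^zG_n$. Then
\[
\tilde T_n=\frac{N+H_n(Z)-D_n}{\sqrt{1+G_n(Z)^2}}\qquad\text{with constants }D_n .
\]
For $z<z^*$ the functions $G_n$ are bounded between $z_b$ and $z$, uniformly in $n$, so $H_n(z)\to H(z):=\int_{z_b}^zG$. If $|D_n|\to\infty$ along a further subsequence, then $|\tilde T_n|\to\infty$ a.s.\ on $\{Z<z^*\}$, which contradicts tightness. So we may pass to a further subsequence with $D_n\to D\in\mathbb R$. On $\{Z>z^*\}$ we have $H_n(Z)\ge0$ and $G_n(Z)\to\infty$, hence $\liminf\tilde T_n\ge0$ a.s. On $\{Z<z^*\}$, a.s.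
\[
\tilde T_n\to\frac{N+H(Z)-D}{\sqrt{1+G(Z)^2}} ,
\]
and this variable has no atoms, since $N$ is independent of $Z$. So for $x>0$, by dominated convergence,
\[
\Phi(-x)=\lim\mathbb P(\tilde T_n<-x)=\mathbb P\bigl(N+H(Z)-D<-x\sqrt{1+G(Z)^2},\ Z<z^*\bigr).
\]
Lemma~\ref{lem:rigid}, applied to $H-D$, gives $z^*=\infty$ and $G\equiv c<\infty$. By monotonicity $G_n\to c$ everywhere. Thus $(g_n(z)-g_n(-z))/\tau_n\to0$ for all $z>0$, and since $\tau_n\le\tau_n(0)$, (I) holds.

\paragraph{Case $z^*=-\infty$: the bulk is negligible.} Now $G_n(z)\to\infty$ for all $z$. Put $D_n(z)=(f_n(z)-d_n)/\tau_n$ and $\eta_n=D_n/G_n=(f_n-d_n)/g_n$; here $G_n(Z)>0$ whp. Then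
\[
\tilde T_n=\frac N{\sqrt{1+G_n(Z)^2}}+\eta_n(Z)\,\frac{G_n(Z)}{\sqrt{1+G_n(Z)^2}} ,
\]
where the first term tends to $0$ and the last factor to $1$ a.s. So $\eta_n(Z)\to N(0,1)$ in distribution, and we have to see that this forces $\eta_n(z)\to z$. The idea is that convexity provides a pointwise inequality, and an inequality between variables with the same limit law is asymptotically an equality. In detail: $\mathbb P(\eta_n(Z)<0)$ and $\mathbb P(\eta_n(Z)>0)$ tend to $\frac12$, so for large $n$ the continuous nondecreasing function $D_n$ takes both signs and has a zero $z_n$. From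
\[
\mathbb P(\eta_n(Z)<0)\le\mathbb P(Z<z_n)+o(1),\qquad\mathbb P(\eta_n(Z)>0)\le\mathbb P(Z>z_n)+o(1)
\]
we get $\Phi(z_n)\to\frac12$, that is, $z_n\to0$. As $G_n$ is nondecreasing, $D_n(z)=\int_{z_n}^zG_n\le G_n(z)(z-z_n)$ for either sign of $z-z_n$. Thus $\eta_n(z)\le z-z_n$ where $G_n(z)>0$. Hence $\arctan(Z-z_n)-\arctan\eta_n(Z)$ is nonnegative whp. It is bounded and its expectation tends to $\mathbb E\arctan Z-\mathbb E\arctan Z=0$, so it tends to $0$ in probability. Both $Z-z_n$ and $\eta_n(Z)$ are tight, so $\eta_n(Z)-Z\to0$ in probability. Along a further subsequence $\eta_n(z)\to z$ for a.e.\ $z$, that is,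
\begin{equation}\label{eq:euler}
D_n(z)=G_n(z)(z+o(1))\qquad\text{for a.e. }z .
\end{equation}
This is the asymptotic form of $f=zf'$. It remains to read off the ratios of slopes; let $x,y$ be points where \eqref{eq:euler} holds.

If $0<y<x$, then $D_n(x)\le D_n(y)+G_n(x)(x-y)$. By \eqref{eq:euler}, $G_n(x)(y+o(1))\le G_n(y)(y+o(1))$, so $G_n(x)\le G_n(y)(1+o(1))$.

If $x<y<0$, then $D_n(y)\ge D_n(x)+G_n(x)(y-x)$. By \eqref{eq:euler}, $G_n(y)(y+o(1))\ge G_n(x)(y+o(1))$. As $y<0$, this means $G_n(y)\le G_n(x)(1+o(1))$.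

With monotonicity, $g_n(x)/g_n(y)\to1$ for a.e.\ $x,y$ of equal sign, and by sandwiching for all $x,y$ of equal sign. Furthermore $\tau_n/g_n(z)=1/G_n(z)\to0$, so $\tau_n(z)/g_n(z)\to0$ by \eqref{eq:tau}. Pass to a further subsequence with $g_n(1)/g_n(-1)\to\rho\in[1,\infty]$. If $\rho>1$, (II) holds. If $\rho=1$, then $g_n(z)/g_n(-z)\to1$ for all $z>0$, so $g_n(z)-g_n(-z)=o(g_n(0))$ and (I) holds. This completes the proof of Theorem~\ref{thm:class}. \qed

\section{Proofs of the corollaries}\label{sec:cor}

\begin{proof}[Proof of Corollary \ref{cor:suff}]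
The case $\mathbb EX^2<\infty$ is Proposition~\ref{prop:finite}. Let $\mathbb EX^2=\infty$, and suppose that for some trimming sequences self-normalization holds and normalization by constants does not. By Theorem~\ref{thm:class} some subsequence satisfies (II). Along it put $v=v_n(0)=r/n$ and $x=q(v)\to\infty$. The relation $\tau_n(0)/g_n(0)\to0$ reads $\int_v^1q^2=o(vx^2)$. By definition of $q$, $\mathbb P(X>y)>v$ for $y<x$, so $\mathbb P(X\ge x)\ge v$. Representing $X$ as $q(V)$, we see that $X<x=q(v)$ implies $V>v$, so $\mathbb E[X^2;X<x]\le\int_v^1q^2$. With $x'=x/2$, for large $n$,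
\[
\frac{x'^2\,\mathbb P(X>x')}{\mathbb E[X^2;X\le x']}\ge\frac{x^2\,\mathbb P(X\ge x)}{4\,\mathbb E[X^2;X<x]}\ge\frac{x^2v}{4\int_v^1q^2}\to\infty ,
\]
which contradicts the hypothesis.
\end{proof}

\begin{proof}[Proof of Corollary \ref{cor:crit}]
\emph{Only if.} By Theorem~\ref{thm:class} some subsequence satisfies (II). Along it take $v_j=r/n$ and $h_j=\sqrt r/n$. Then $v_j\to0$, $h_j/v_j=r^{-1/2}\to0$ and $v_j-zh_j=v_n(z)$. The first two quotients are $g_n(K)/g_n(1/K)$ and $g_n(-1/K)/g_n(-K)$, the third is $\tau_n(-1)^2/g_n(-1)^2$, and the fourth is $g_n(1)/g_n(-1)\to\rho>1$.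

\emph{If: a sequence $n_j$ satisfying \textup{(II)}.} We look for $n$ and $r$ with $r/n\approx v_j$ and $\sqrt r/n\approx h_j$. Let $n_j=\lfloor v_j/h_j^2\rfloor$, which tends to infinity since $v_j/h_j^2=(v_j/h_j)^2/v_j$, and which is strictly increasing after thinning. Let $r_{n_j}=\lfloor n_jv_j\rfloor$. Then
\[
r_{n_j}\sim\frac{v_j^2}{h_j^2}\to\infty,\qquad\frac{r_{n_j}}{n_j}\to0,\qquad\frac{\sqrt{r_{n_j}}}{n_j}\sim h_j,\qquad\Bigl|\frac{r_{n_j}}{n_j}-v_j\Bigr|\le\frac1{n_j}=O\Bigl(\frac{h_j^2}{v_j}\Bigr)=o(h_j).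
\]
So $v_{n_j}(z)=v_j-h_j(z+o(1))$ for fixed $z$. Let $0<y<x$ and choose $K$ with $\frac1K<y<x<K$. Eventually $v_j-Kh_j<v_{n_j}(x)\le v_{n_j}(y)<v_j-h_j/K$, so the first condition and monotonicity of $q$ give $g_n(x)/g_n(y)\to1$ along $(n_j)$. For $x<y<0$ the second condition gives the same. The same sandwiching with $K=2$ shows $g_n(1)/g_n(-1)\sim q(v_j-h_j)/q(v_j+h_j)$, and by the fourth condition this converges to some $\rho\in(1,\infty]$ after thinning. Next, for every $z$ and large $j$,
\[
\int_{v_{n_j}(z)}^1q^2\le\int_{v_j+h_j}^1q^2+(|z|+2)\,h_j\,q(v_{n_j}(z))^2 ,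
\]
because if $v_{n_j}(z)<v_j+h_j$, the interval between them has length at most $(|z|+2)h_j$. For $z<0$, $q(v_{n_j}(z))\sim q(v_j+h_j)$ by sandwiching; for $z\ge0$, $q(v_{n_j}(z))\ge q(v_j+h_j)$ eventually. So by the third condition and $h_j=o(v_j)$ the right side is $o(v_j\,q(v_{n_j}(z))^2)$. Since $r_{n_j}/n_j\sim v_j$, this means $\tau_n(z)/g_n(z)\to0$ along $(n_j)$. Thus (II) holds along $(n_j)$.

\emph{If: the other $n$.} Here we arrange (I), by letting $r/n$ tend to $0$ very slowly through continuity points of $q$. Let $c_l\downarrow0$ be continuity points of $q$ in $(0,\frac14)$ with $q(c_l)>0$. For fixed $l$ and $r=\lfloor nc_l\rfloor$, $v_n(z)\to c_l$ uniformly for $|z|\le l$ as $n\to\infty$, so $(g_n(l)-g_n(-l))/g_n(0)\to0$. Hence there are integers $m_1<m_2<\cdots$ with $m_lc_l\ge l$ such that for $n\ge m_l$ and $r=\lfloor nc_l\rfloor$ this ratio is defined and at most $1/l$. For $n\ge m_1$, $n\notin\{n_j\}$, let $l(n)=\max\{l:m_l\le n\}$ and $r_n=\lfloor nc_{l(n)}\rfloor$; the finitely many values $r_n$ with $n<m_1$,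 $n\notin\{n_j\}$, are irrelevant. Then $r_n\ge l(n)\to\infty$ and $r_n/n\le c_{l(n)}\to0$. For fixed $z>0$, as soon as $l(n)\ge z$, monotonicity gives $(g_n(z)-g_n(-z))/g_n(0)\le1/l(n)$. So (I) holds along these $n$.

\emph{Conclusion.} Put $s_n=r_n$ for all $n$. Then \eqref{eq:standing} holds, and every subsequence has a further one inside $\{n_j\}$ or inside its complement. By Theorem~\ref{thm:class}, self-normalization holds for the full sequence, while normalization by constants fails along $(n_j)$.
\end{proof}

\begin{thebibliography}{9}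
\bibitem{GP} Griffin and Pruitt (1989), formula (7.1).
\bibitem{Book} A printed mathematics book (source of the problem).
\end{thebibliography}

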